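\title{Gorenstein domains with non-unimodal $h$-vectors}

\begin{abstract}
We show that the $h$-vector $(h_0,\dots,h_D)$ of a standard graded Gorenstein domain need not be unimodal. This disproves a conjecture of Hibi and Stanley over every field. Counterexamples exist over every field for $D\ge 8$, over $\mathbb{Q}$ and over rational function fields for $D\ge 6$, and over no field for $D\le 5$. They are Veronese subrings of weighted complete intersections, chosen so that the two convex ends of a unimodal Hilbert function are added to each other. The result for $D\le 5$ follows from Kneser's theorem for field extensions.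
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $k$ be a field. A \emph{standard graded $k$-algebra} is a graded algebra $R=\bigoplus_{i\ge0}R_i$ with $R_0=k$ that is generated as a $k$-algebra by finitely many elements of $R_1$; equivalently, it is the quotient of a polynomial ring over $k$ by a homogeneous ideal. If $R$ is Gorenstein (Section~\ref{sec:facts} recalls what we need about this notion), then
\[
\operatorname{Hilb}_R(t)=\sum_{i\ge0}\dim_k R_i\,t^i=\frac{h_0+h_1t+\dots+h_Dt^D}{(1-t)^{\dim R}},\qquad h_D\ne0,
\]
where $\dim R$ is the Krull dimension and the $h_i$ are nonnegative integers with $h_i=h_{D-i}$. The sequence $(h_0,\dots,h_D)$ is the \emph{$h$-vector} of $R$. It is the Hilbert function of a finite-dimensional algebra: over an infinite field one can divide $R$ by a regular sequence of $\dim R$ linear forms, each division multiplies the Hilbert series by $1-t$, and the quotient has dimension $h_i$ in degree $i$.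

A sequence $(a_0,\dots,a_r)$ of integers is \emph{unimodal} if $a_0\le\dots\le a_i\ge\dots\ge a_r$ for some $i$. A symmetric sequence that starts and ends with $1$ invites the guess that it rises to the middle and then falls, and the first examples agree. Write $[m]=1+t+\dots+t^{m-1}$. The quotient of a polynomial ring by a regular sequence of forms of degrees $d_1,\dots,d_c$ is Gorenstein with $\sum h_it^i=[d_1]\cdots[d_c]$. For $a\le b$ we have $[a][b]=\sum_{i=0}^{a-1}t^i[a+b-1-2i]$, so by induction $[d_1]\cdots[d_c]$ is a sum of blocks $t^i[m]$ with a common center, and its coefficient sequence is unimodal.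

For Gorenstein algebras in general the guess is wrong: Stanley gave a $0$-dimensional Gorenstein algebra whose $h$-vector is not unimodal. In a $0$-dimensional algebra every element of positive degree is nilpotent, and one may ask whether zerodivisors are responsible for the failure.

\begin{quote}
\textbf{Conjecture} (Hibi, Stanley). The $h$-vector of a standard graded $k$-algebra that is a Gorenstein domain is unimodal.
\end{quote}

We show that the conjecture is false over every field, including algebraically closed fields of characteristic $0$.

\begin{theorem}\label{thm:every}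
Let $k$ be any field, $d\ge2$ and $D\ge8$. There are a standard graded Gorenstein domain over $k$ of Krull dimension $d$ with $h$-vector $(h_0,\dots,h_D)$ and a constant $c_0$ such that
\[
h_i=c_0+\binom{i+2}{2}+\binom{D-i+2}{2}\qquad(3\le i\le D-3).
\]
Hence $h_3>h_4>\dots>h_{\lfloor D/2\rfloor}$ while $h_{D-3}=h_3$, so the $h$-vector is not unimodal. The depth $h_3-h_{\lfloor D/2\rfloor}$ of the valley is unbounded as $D\to\infty$.
\end{theorem}

For instance, over every field there is a $2$-dimensional standard graded Gorenstein domain, a non-normal affine semigroup ring which is the coordinate ring of a projective monomial curve, with $h$-vector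
\begin{equation}\label{eq:eight}
(1,\ 8137,\ 21846,\ \mathbf{22053},\ \mathbf{22052},\ \mathbf{22053},\ 21846,\ 8137,\ 1).
\end{equation}
Over suitable fields shorter counterexamples exist.

\begin{theorem}\label{thm:some}
Let $D\ge6$, and let $k=\mathbb{Q}$ or let $k=F(a)$ be a rational function field over any field $F$. For every $d\ge1$ there is a standard graded Gorenstein domain over $k$ of dimension $d$ with a non-unimodal $h$-vector of length $D+1$; for $D=6$ an example is $(1,969,1022,1021,1022,969,1)$.
\end{theorem}

The hypothesis that $R$ is a domain does restrict the $h$-vector, enough to make the conjecture true for short $h$-vectors.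

\begin{theorem}\label{thm:small}
If $D\le5$, the $h$-vector $(h_0,\dots,h_D)$ of a standard graded Gorenstein domain over any field is unimodal.
\end{theorem}

Thus counterexamples over some field exist exactly for $D\ge6$. Over each fixed field they exist for all $D\ge8$ and for no $D\le5$. We do not settle $D=6,7$ over algebraically closed fields.

Section~\ref{sec:model} shows the source of the valley on a $0$-dimensional algebra with $h$-vector $(1,13,12,13,1)$. Section~\ref{sec:family} places it in a family of Gorenstein algebras of any dimension $e$, with free parameters that do not affect the $h$-vector. In Section~\ref{sec:domains} the parameters are chosen, for $e=1$ and $e=2$, so that the algebra is a domain. Section~\ref{sec:small} proves Theorem~\ref{thm:small} and is independent of Sections~\ref{sec:model}--\ref{sec:domains}.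

\section{Graded Gorenstein algebras}\label{sec:facts}

A \emph{graded algebra} is a finitely generated $k$-algebra $U=\bigoplus_{i\ge0}U_i$ with $U_0=k$; the generators may have any positive degrees. Put $U_+=\bigoplus_{i>0}U_i$. A sequence $f_1,\dots,f_c$ in $U_+$ is \emph{regular} if each $f_i$ is a nonzerodivisor on $U/(f_1,\dots,f_{i-1})$. A Noetherian ring is \emph{Gorenstein} if its localizations at prime ideals have finite injective dimension over themselves. We use only the following textbook facts.
\begin{itemize}
\item[(G1)] Fields are Gorenstein. Polynomial rings over Gorenstein rings and localizations of Gorenstein rings are Gorenstein.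
\item[(G2)] If $U$ is a graded algebra and $f\in U_+$ is a homogeneous nonzerodivisor, then $U$ is Gorenstein if and only if $U/fU$ is. Moreover $\dim U/fU=\dim U-1$ and $\operatorname{Hilb}_{U/fU}(t)=(1-t^{\deg f})\operatorname{Hilb}_U(t)$.
\item[(G3)] A graded algebra $U$ with $\dim_kU<\infty$ is Gorenstein if and only if its \emph{socle} $\{u\in U:uU_+=0\}$ is one-dimensional over $k$.
\item[(G4)] A Gorenstein graded algebra $U$ is Cohen--Macaulay: $U_+$ contains a regular sequence of length $\dim U$.
\end{itemize}
The socle condition is a duality between degrees.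

\begin{lemma}\label{lem:pairing}
Let $U$ be a graded algebra with $\dim_kU<\infty$, and let $s$ be the largest degree with $U_s\ne0$. Then $U$ is Gorenstein if and only if $\dim_kU_s=1$ and for every $l$ and every nonzero $u\in U_l$ there is $v\in U_{s-l}$ with $uv\neq0$. In this case $\dim_kU_l=\dim_kU_{s-l}$ for all $l$.
\end{lemma}

\begin{proof}
The socle is a graded ideal that contains $U_s$. Suppose that it is one-dimensional; then it equals $U_s$. Given $0\ne u\in U_l$, choose a homogeneous $v$ of maximal degree with $uv\ne0$. Then $uvU_+=0$, so $uv\in U_s$ and $\deg v=s-l$. Conversely, if the condition holds, a nonzero $u\in U_l$ with $l<s$ is not killed by $U_{s-l}\subseteq U_+$, so the socle is $U_s$. Now apply (G3). Finally, the condition says that $U_l$ embeds in $\operatorname{Hom}_k(U_{s-l},U_s)$, so $\dim_kU_l\le\dim_kU_{s-l}$ for all $l$, which gives equality.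
\end{proof}

For $\rho\ge1$ the \emph{$\rho$-th Veronese subring} of $U$ is $U^{(\rho)}=\bigoplus_{m\ge0}U_{\rho m}$, with $U_{\rho m}$ placed in degree $m$.

\begin{lemma}\label{lem:veronese}
In the situation of Lemma~\ref{lem:pairing}, let $U$ be Gorenstein and $s=\rho D$. Then $U^{(\rho)}$ is Gorenstein with top degree $D$.
\end{lemma}

\begin{proof}
If $\rho$ divides $l$, then it divides $s-l$, so the condition of Lemma~\ref{lem:pairing} passes from $U$ to $U^{(\rho)}$.
\end{proof}

The divisibility $\rho\mid s$ is needed: $k[x,y,z]/(x^2,y^2,z^2)$ is Gorenstein with $s=3$, and its second Veronese subring has Hilbert function $(1,3)$, which is not symmetric.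

\section{A zero-dimensional model}\label{sec:model}

Let $S=k[x_1,x_2,x_3]/(x_1^4,x_2^4,x_3^4)$. Its Hilbert function $n_c=\dim_kS_c$ is given by the coefficients of $[4]^3$:
\[
(n_0,\dots,n_9)=(1,3,6,10,12,12,10,6,3,1).
\]
This sequence is unimodal, but its head $1,3,6,10$, which is the Hilbert function $\binom{c+2}{2}$ of the polynomial ring, is strictly convex, and so is its tail. The sum of a strictly convex sequence and its mirror image is strictly convex and symmetric, so it has a valley in the middle. Here
\[
n_1+n_6=13,\qquad n_2+n_7=12,\qquad n_3+n_8=13 .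
\]
These are sums of the $n_c$ over residue classes modulo $5$: we wrap the Hilbert function of $S$ around a cycle of length $5$ so that the tail falls on the head. We want an algebra whose piece of degree $m$ is $S_m\oplus S_{m+5}$.

A Veronese subring of $S$ only samples a subsequence $n_0,n_\rho,n_{2\rho},\dots$, which is again unimodal. So we adjoin a variable $y$ of degree $5$, put $T=S[y]/(y^4)$, and take $A=T^{(6)}$. Then $A_m=\bigoplus_{j=0}^3S_{6m-5j}\,y^j$, and $6m-5j\equiv m$ modulo $5$. The numbers $n_{6m-5j}$ are as follows (blank entries are $0$).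
\[
\begin{array}{c|ccccc}
 & m=0 & m=1 & m=2 & m=3 & m=4\\ \hline
j=0 & n_0=1 & n_6=10 & & & \\
j=1 & & n_1=3 & n_7=6 & & \\
j=2 & & & n_2=6 & n_8=3 & \\
j=3 & & & & n_3=10 & n_9=1\\ \hline
\dim_k A_m & 1 & 13 & 12 & 13 & 1
\end{array}
\]
The algebra $A$ is standard graded. Indeed, $A_1$ is spanned by the monomials of degree $6$ in the $x_i$ and by $x_1y,x_2y,x_3y$, and the table shows that $A_m$ is spanned by monomials $wy^m$ with $\deg w=m$, which are products of $m$ elements $x_iy$, and monomials $wy^{m-1}$ with $\deg w=6+(m-1)$, which are products of $m-1$ elements $x_iy$ and one monomial of degree $6$. This is why the Veronese step exceeds $\deg y$ by one. The algebra $A$ is also Gorenstein: $T$ is Gorenstein by (G1) and (G2), its top degree is $9+3\cdot5=24=6\cdot4$, and Lemma~\ref{lem:veronese} applies. This is why the exponent of $y$ stops at $3$.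

So $(1,13,12,13,1)$ is the $h$-vector of a Gorenstein algebra. By Theorem~\ref{thm:small} it is not the $h$-vector of a Gorenstein domain. To remove the nilpotents we adjoin further variables $z_1,\dots,z_e$ of degree $1$ and replace relations such as $x_i^{d}=0$ by $x_i^d=\beta(z)$. We shall see that in the middle degrees this adds a constant to the folded sequence, so the valley survives, while the range of degrees in which it is visible loses $e$ places on each side.

\section{A family of Gorenstein Veronese subrings}\label{sec:family}

Fix integers $e\ge0$ and $D\ge2e+4$, and put $J=D-e-1$. Let $d_1,d_2,d_3>J$ be integers, and put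
\[
\theta=d_1d_2d_3,\qquad r=d_1+d_2+d_3-3-D,\qquad\rho=r+1 .
\]
The polynomial $N(t)=[d_1][d_2][d_3]=\sum_cn_ct^c$ is symmetric of degree $r+D$, so folding it modulo $r$ makes head and tail overlap in the degrees $0,\dots,D$. Since $d_i\ge J+1$ and $J\ge e+3$,
\begin{equation}\label{eq:rJ}
r\ge3J-D=2J-e-1>J .
\end{equation}
Let $B=k[z_1,\dots,z_e]$. Give the $z_l$ and $x_1,x_2,x_3$ degree $1$ and $y$ degree $r$. Choose any $\beta_i\in B_{d_i}$ and $\gamma\in B_{(J+1)r}$, and put
\[
T=B[x_1,x_2,x_3,y]\big/\big(x_1^{d_1}-\beta_1,\ x_2^{d_2}-\beta_2,\ x_3^{d_3}-\beta_3,\ y^{J+1}-\gamma\big),\qquad A=T^{(\rho)} .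
\]
The relations are homogeneous. The model of Section~\ref{sec:model} is the case $e=0$, $D=4$, $d_i=4$. Let $E$ be the set of tuples $(\alpha,j)=(\alpha_1,\alpha_2,\alpha_3,j)$ with $0\le\alpha_i<d_i$ and $0\le j\le J$, and write $x^\alpha=x_1^{\alpha_1}x_2^{\alpha_2}x_3^{\alpha_3}$. Finally let $P(t)=N(t)[\rho]^e=\sum_lp_lt^l$ and $c_e=1+\rho+\dots+\rho^{e-1}$, with $c_0=0$ when $e=0$.

\begin{proposition}\label{prop:family}
\begin{itemize}
\item[(a)] $T$ is a free $B$-module with basis $x^\alpha y^j$, $(\alpha,j)\in E$.
\item[(b)] $A$ is a standard graded Gorenstein algebra of dimension $e$, and its $h$-vector has the form $(h_0,\dots,h_D)$.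
\item[(c)] For all $m$ we have $h_m=\sum_{i=m-J}^{m}p_{m+ri}$. If $e\ge1$, then $\sum_mh_m=(J+1)\theta\rho^{e-1}$.
\item[(d)] For $e+1\le m\le D-e-1$ we have
\[
h_m=c_e\theta+\binom{m+2}{2}+\binom{D-m+2}{2}.
\]
\item[(e)] We have $h_{e+1}>h_{e+2}>\dots>h_{\lfloor D/2\rfloor}$ and $h_{e+1}-h_m=(m-e-1)(D-e-1-m)$ for $m$ as in \textup{(d)}. The $h$-vector is not unimodal.
\end{itemize}
\end{proposition}

\begin{proof}
(a) If $g$ is a monic polynomial of degree $\nu$ in a variable $x$ over a ring $Q$, then $g$ is a nonzerodivisor of $Q[x]$ and $Q[x]/(g)$ is free over $Q$ on $1,x,\dots,x^{\nu-1}$. Apply this four times, adjoining $x_1,x_2,x_3,y$ in turn. This proves (a). It also shows that the four relations form a regular sequence in the polynomial ring, so $T$ is Gorenstein by (G1) and (G2).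

(b) \emph{Generation in degree one.} We have $A_0=T_0=k$. By (a), $A_m$ is spanned by products $wy^j$, where $0\le j\le J$ and $w$ is a monomial in the variables of degree $1$ with
\[
\deg w=\rho m-rj=\rho(m-j)+j .
\]
If $m<j$, then $\deg w\le j-\rho<0$ by \eqref{eq:rJ}, which is impossible. So $m\ge j$, and $w$ is a product of $j$ variables $v_1,\dots,v_j$ and of $m-j$ monomials of degree $\rho$. Then $wy^j$ is the product of these monomials and of $v_1y,\dots,v_jy$, and all $m$ factors lie in $T_\rho=A_1$.

\emph{Reduction to dimension zero.} The $z_l$ do not lie in $A$, but their powers $z_l^\rho$ lie in $A_1$. Let $C=k[z_1^\rho,\dots,z_e^\rho]$. Since $B$ is free over $C$ on the monomials $z^b$ with $0\le b_l<\rho$, the ring $T$ is free over $C$ on the finite set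
\[
\mathcal{M}=\{z^bx^\alpha y^j:\ 0\le b_l<\rho,\ (\alpha,j)\in E\}.
\]
All degrees in $C$ are multiples of $\rho$, so the members of $\mathcal{M}$ of degree divisible by $\rho$ form a $C$-basis of $A$. Hence $z_1^\rho,\dots,z_e^\rho$ is a regular sequence in both $T$ and $A$. The quotient $\bar T=T/(z_1^\rho,\dots,z_e^\rho)T$ has $k$-basis $\mathcal{M}$, and $\bar A=A/(z_1^\rho,\dots,z_e^\rho)A$ has as $k$-basis the members of $\mathcal{M}$ of degree divisible by $\rho$. So the natural map $\bar A\to\bar T^{(\rho)}$ is an isomorphism. By (G2), $\dim A=e$ and $\operatorname{Hilb}_A(t)=\operatorname{Hilb}_{\bar A}(t)/(1-t)^e$.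

\emph{The Gorenstein property.} By (G2), $\bar T$ is Gorenstein. Its top degree is the largest degree of a member of $\mathcal{M}$, namely
\[
er+(r+D)+Jr=(e+1+J)r+D=\rho D;
\]
the value of $J$ was chosen to make this a multiple of $\rho$. By Lemma~\ref{lem:veronese}, $\bar A$ is Gorenstein with top degree $D$. By (G2), $A$ is Gorenstein, and its $h$-vector is given by $h_m=\dim_k\bar T_{\rho m}$ for $0\le m\le D$.

(c) The coefficient $p_l$ counts the monomials $z^bx^\alpha\in\mathcal{M}$ of degree $l$. Hence $h_m=\sum_{j=0}^Jp_{\rho m-rj}$, and $\rho m-rj=m+ri$ with $i=m-j$. If $e\ge1$, then for each choice of $b_2,\dots,b_e$ and $(\alpha,j)$ exactly one $b_1\in\{0,\dots,\rho-1\}$ makes the degree divisible by $\rho$. This gives the sum of the $h_m$.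

(d) For a polynomial $G=\sum_lg_lt^l$ put $G\langle m\rangle=\sum_{i\in\mathbb{Z}}g_{m+ri}$, the sum of the coefficients over the residue class of $m$ modulo $r$. It depends only on the class of $G$ modulo $t^r-1$. Let $e+1\le m\le J$; note that $J=D-e-1$.

First, the sum in (c) runs over the whole residue class. It contains the terms with $0\le i\le e+1$, because $m-J\le0$ and $m\ge e+1$. All other terms of $P\langle m\rangle$ vanish by \eqref{eq:rJ}: for $i\le-1$ we have $m+ri\le J-r<0$, and for $i\ge e+2$ we have
\[
m+ri\ge(e+1)r+(r+e+1)>(e+1)r+D=\deg P .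
\]
So $h_m=P\langle m\rangle$.

Next, we remove the factor $[\rho]^e$. Modulo $t^r-1$ we have $t[r]\equiv[r]$, hence $G\cdot[r]\equiv G(1)[r]$ for every polynomial $G$, and $[\rho]=[r]+t^r\equiv1+[r]$. Therefore $(1+c[r])[\rho]\equiv1+(1+c+cr)[r]=1+(1+\rho c)[r]$ for every integer $c$, and by induction $[\rho]^e\equiv1+c_e[r]$. Multiplying by $N$ and using $N(1)=\theta$ gives $P\equiv N+c_e\theta[r]$. Since $[r]\langle m\rangle=1$,
\begin{equation}\label{eq:fold}
P\langle m\rangle=c_e\theta+N\langle m\rangle ,
\end{equation}
and this identity holds for every integer $m$.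

Finally, $N\langle m\rangle=n_m+n_{m+r}$, because $m-r<0$ and $m+2r\ge r+(r+e+1)>r+D=\deg N$. By symmetry $n_{m+r}=n_{D-m}$. Both $m$ and $D-m$ are at most $J$, hence less than every $d_i$, and $N(t)=\prod_i(1-t^{d_i})/(1-t)^3$ agrees with $(1-t)^{-3}=\sum_c\binom{c+2}{2}t^c$ in these degrees.

(e) Expanding, $\binom{m+2}{2}+\binom{D-m+2}{2}=\frac12(D^2+3D+4)-m(D-m)$. Hence for $m,m'$ in the range of (d),
\[
h_{m'}-h_m=m(D-m)-m'(D-m')=(m-m')(D-m-m').
\]
Taking $m'=e+1$ gives the formula in (e). Taking consecutive indices gives $h_m-h_{m+1}=D-2m-1$, which is positive for $e+1\le m\le\lfloor D/2\rfloor-1$. Since $D\ge2e+4$, we have $e+1<e+2<D-e-1$ and $h_{e+1}>h_{e+2}<h_{D-e-1}=h_{e+1}$. No unimodal sequence has an entry smaller than one entry on its left and one on its right.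
\end{proof}

\begin{remark}
Three variables $x_i$ are the least number that gives a valley: with two, the head would be $n_m=m+1$, and $n_m+n_{D-m}=D+2$ is constant. The hypothesis $D\ge2e+4$ says that the range in (d) contains at least three degrees. Each added dimension $e$ thus raises the smallest available $D$ by two: $D\ge4$, $6$, $8$ for $e=0$, $1$, $2$.
\end{remark}

\section{Making the algebra a domain}\label{sec:domains}

It remains to choose $\beta_i$ and $\gamma$ so that $T$, and with it the subring $A$, is a domain. We make $x_1,x_2,x_3,y$, after dehomogenization, roots of one element $a$ of orders $d_1,d_2,d_3,J+1$. All four are then powers of a single $n$-th root of $a$, where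
\[
n=\theta(J+1).
\]
The orders must be kept apart: if $d_1=d_2=d$ and $\beta_1=\beta_2$, then $(x_1-x_2)(x_1^{d-1}+x_1^{d-2}x_2+\dots+x_2^{d-1})=0$ in $T$, and both factors are nonzero by Proposition~\ref{prop:family}(a). From now on $d_1,d_2,d_3$ are distinct primes greater than $J+1$, so that $d_1,d_2,d_3,J+1$ are pairwise coprime.

\begin{lemma}\label{lem:crt}
The integers $\varepsilon(\alpha,j)=\sum_{i=1}^3\alpha_i\frac{n}{d_i}+j\frac{n}{J+1}$, $(\alpha,j)\in E$, are pairwise distinct modulo $n$.
\end{lemma}

\begin{proof}
Modulo $d_i$ all terms except $\alpha_in/d_i$ vanish, and $n/d_i$ is invertible modulo $d_i$ by coprimality. So $\varepsilon(\alpha,j)$ modulo $n$ determines $\alpha_i$ modulo $d_i$, hence $\alpha_i$. Reducing modulo $J+1$ determines $j$ in the same way.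
\end{proof}

It is enough to treat the smallest dimension in each theorem. If $A$ is a standard graded Gorenstein domain and $w$ is a new variable of degree $1$, then $A[w]$ is a standard graded domain with $A[w]/(w)=A$, so by (G2) it is Gorenstein of dimension $\dim A+1$ with the same $h$-vector.

\subsection*{Dimension one}

\begin{proof}[Proof of Theorem~\ref{thm:some}]
Take $e=1$, so $D\ge6=2e+4$ and $J=D-2$, and write $z=z_1$. Let $a=2$ if $k=\mathbb{Q}$, and let $a$ be the variable if $k=F(a)$. Eisenstein's criterion at the prime element $a$ of $\mathbb{Z}$ or of $F[a]$ shows that $X^n-a$ is irreducible over $k$; this is the only property of $k$ that is used. Let $L=k(b)$ with $b^n=a$, so that $1,b,\dots,b^{n-1}$ is a basis of $L$ over $k$ and of $L[z]$ over $k[z]$. Put $\beta_i=az^{d_i}$ and $\gamma=az^{(J+1)r}$. The assignments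
\[
x_i\mapsto b^{n/d_i}z,\qquad y\mapsto b^{n/(J+1)}z^r
\]
respect the relations, since $x_i^{d_i}\mapsto az^{d_i}$ and $y^{J+1}\mapsto az^{(J+1)r}$. They define a $k[z]$-algebra map $T\to L[z]$. It sends $x^\alpha y^j$ to $b^{\varepsilon(\alpha,j)}$ times a power of $z$. Since $b^n=a\in k\setminus\{0\}$, this is a nonzero element of $k[z]$ times $b^{\varepsilon'}$, where $\varepsilon'$ is the remainder of $\varepsilon(\alpha,j)$ modulo $n$. By Lemma~\ref{lem:crt} the remainders are distinct, so the images of the basis in Proposition~\ref{prop:family}(a) are linearly independent over $k[z]$. The map is injective, $T$ and $A$ are domains, and Proposition~\ref{prop:family} gives the theorem for $d=1$, with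
\[
h_m=\theta+\binom{m+2}{2}+\binom{D-m+2}{2}\qquad(2\le m\le D-2).
\]

For $D=6$ we have $J=4$, and we may take the primes $7,11,13$, so $\theta=1001$. Then $h_2=h_4=1001+6+15=1022$ and $h_3=1001+10+10=1021$. By Proposition~\ref{prop:family}(c) the entries add up to $5\cdot1001=5005$, so $2(1+h_1+1022)+1021=5005$ and $h_1=969$.
\end{proof}

\subsection*{Dimension two}

Over an algebraically closed field no such element $a$ exists, and no other construction in dimension one can work: by Lemma~\ref{lem:dimone} below, the entries of the $h$-vector of a one-dimensional standard graded domain add up to the degree of a finite field extension of $k$, so the $h$-vector is $(1)$. The remedy is to take $e=2$ and let the ratio $z_1/z_2$ play the role of $a$.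

\begin{proof}[Proof of Theorem~\ref{thm:every}]
Take $e=2$, so $D\ge8=2e+4$ and $J=D-3$. Put $\beta_i=z_1z_2^{d_i-1}$ and $\gamma=z_1z_2^{(J+1)r-1}$. Define $\psi\colon T\to k[s,t]$ by
\[
z_1\mapsto s^n,\qquad z_2\mapsto t^n,\qquad x_i\mapsto s^{n/d_i}t^{\,n-n/d_i},\qquad y\mapsto s^{n/(J+1)}t^{\,nr-n/(J+1)} .
\]
The relations are respected, since $x_i^{d_i}\mapsto s^nt^{n(d_i-1)}$ and $y^{J+1}\mapsto s^nt^{n((J+1)r-1)}$. By Proposition~\ref{prop:family}(a) the monomials $z_1^{b_1}z_2^{b_2}x^\alpha y^j$ with $b_1,b_2\ge0$ and $(\alpha,j)\in E$ form a $k$-basis of $T$. Such a monomial maps to a monomial in $s,t$ with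
\[
s\text{-exponent }\ nb_1+\varepsilon(\alpha,j),\qquad\text{total degree }\ n(b_1+b_2+\alpha_1+\alpha_2+\alpha_3+rj).
\]
By Lemma~\ref{lem:crt} the $s$-exponent modulo $n$ determines $(\alpha,j)$. Then the $s$-exponent determines $b_1$, and the total degree determines $b_2$. So the basis maps to distinct monomials, $\psi$ is injective, and $T$ and $A$ are domains over any field $k$. Proposition~\ref{prop:family} gives the theorem for $d=2$, with the constant $c_0$ of the theorem equal to $\theta(\rho+1)$. By part (e) the depth of the valley is $h_3-h_{\lfloor D/2\rfloor}=(\lfloor D/2\rfloor-3)(\lceil D/2\rceil-3)$, which tends to infinity with $D$.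
\end{proof}

\begin{remark}\label{rem:curve}
Put $\nu=n\rho$. The ring $A\cong\psi(A)$ is generated by monomials of degree $\nu$ in $s,t$, among them $s^\nu$ and $t^\nu$. So it is an affine semigroup ring, the coordinate ring of a projective monomial curve, and the degree of the curve is $\sum h_m=(J+1)\theta\rho=\nu$. The ring is not normal. Dividing $\psi(x_iz_2^r)$ and $\psi(z_2y)$ by $\psi(z_2^\rho)=t^\nu$ shows that the fraction field contains $(s/t)^{n/d_i}$ and $(s/t)^{n/(J+1)}$. These four exponents have greatest common divisor $1$, because a prime factor of $n$ divides exactly one of $d_1,d_2,d_3,J+1$ and then does not divide the corresponding quotient. So $s/t$ and $st^{\nu-1}=(s/t)t^\nu$ lie in the fraction field. The element $st^{\nu-1}$ is integral over $\psi(A)$, since its $\nu$-th power is $s^\nu(t^\nu)^{\nu-1}$. It is not in $\psi(A)$, since the generators of $\psi(T)$ have $s$-exponent $0$ or greater than $1$.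
\end{remark}

\begin{example}
Let $D=8$, so $J=5$, and take the primes $7,11,13$. Then $\theta=1001$, $r=20$, $\rho=21$ and $\theta(\rho+1)=22022$. Proposition~\ref{prop:family}(d) gives $h_3=h_5=22022+10+21=22053$ and $h_4=22022+15+15=22052$. For $m=2$, part (c) gives $h_2=p_2+p_{22}+p_{42}$. As $\deg P=68$, this is $P\langle2\rangle-p_{62}=P\langle2\rangle-p_6$. Since $\deg N=28$, equation \eqref{eq:fold} gives $P\langle2\rangle=22022+n_2+n_{22}=22022+n_2+n_6=22022+6+28=22056$. Below degree $7$ the polynomial $P$ agrees with $(1-t)^{-5}$, so $p_6=\binom{10}{4}=210$ and $h_2=21846$. The entries add up to $6\cdot1001\cdot21=126126$, so $2(1+h_1+21846+22053)+22052=126126$ and $h_1=8137$. This is the $h$-vector \eqref{eq:eight}.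
\end{example}

\section{Short $h$-vectors of Gorenstein domains}\label{sec:small}

To use the hypothesis that $R$ is a domain we must keep it while lowering the dimension. Dividing by a linear form of $R$ may destroy it; over an algebraically closed field this must happen in passing from dimension two to dimension one unless the $h$-vector is $(1)$. A linear form with indeterminate coefficients avoids the problem at the cost of enlarging the field, which is harmless because Theorem~\ref{thm:small} concerns all fields. We use McCoy's theorem: if $Q$ is a commutative ring and $f\in Q[u_1,\dots,u_m]$ is a zerodivisor, then $cf=0$ for some nonzero $c\in Q$.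

\begin{lemma}\label{lem:reduce}
Let $R$ be a standard graded Gorenstein domain over $k$ with $\dim R\ge2$. There are a field $k'\supseteq k$ and a standard graded Gorenstein domain $R'$ over $k'$ with $\dim R'=\dim R-1$ and the same $h$-vector as $R$.
\end{lemma}

\begin{proof}
Let $x_1,\dots,x_m$ be a basis of $R_1$, let $u=(u_1,\dots,u_m)$ be variables, and put $f=\sum u_ix_i\in R[u]$, $k'=k(u)$ and $R'=(R\otimes_kk')/(f)$. The ring $R\otimes_kk'$ is the localization of $R[u]$ at $k[u]\setminus\{0\}$. So it is a domain, Gorenstein by (G1), and standard graded over $k'$ with the Hilbert series of $R$. The element $f$ is nonzero of degree $1$. By (G2), $R'$ is Gorenstein, and its Hilbert series is $(1-t)\operatorname{Hilb}_R(t)$, which gives the dimension and the $h$-vector. Since $R'$ is a nonzero localization of $R[u]/(f)$, it remains to show that $R[u]/(f)$ is a domain.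

After inverting $x_1$ we can solve $f=0$ for $u_1$, so $R_{x_1}[u]/(f)\cong R_{x_1}[u_2,\dots,u_m]$ is a domain. It therefore suffices to show that $x_1$ is a nonzerodivisor on $R[u]/(f)$, for then this ring embeds in its localization at $x_1$. By (G2) the ring $Q=R/x_1R$ is Gorenstein of dimension $\dim R-1\ge1$, so by (G4) the ideal $Q_+=(x_1,\dots,x_m)Q$ contains a nonzerodivisor; this is where $\dim R\ge2$ is used. Hence no nonzero element of $Q$ is killed by all $x_i$, and by McCoy's theorem $f$ is a nonzerodivisor on $Q[u]$. Now let $x_1g=fg'$ in $R[u]$. Then $fg'=0$ in $Q[u]$, so $g'=x_1g''$ for some $g''\in R[u]$, and canceling $x_1$ in the domain $R[u]$ gives $g=fg''$.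
\end{proof}

In dimension one, the $h$-vector describes the growth of the powers of a subspace in a field. For $k$-subspaces $W,W'$ of a field, $WW'$ denotes the $k$-span of the products $ww'$.

\begin{lemma}\label{lem:dimone}
Let $R$ be a standard graded domain over $k$ of dimension $1$ with Hilbert series $(h_0+\dots+h_Dt^D)/(1-t)$, $h_D\ne0$, and let $0\ne u\in R_1$. Then $h_i=\dim_k(R/uR)_i$, and there are a field extension $K$ of $k$ of degree $\delta=h_0+\dots+h_D$ and a $k$-subspace $V\subseteq K$ with $\dim_kV^i=h_0+\dots+h_i$ for $0\le i\le D$.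
\end{lemma}

\begin{proof}
The first claim follows from (G2). Let $V=u^{-1}R_1$ in the fraction field of $R$. Since $R$ is generated in degree one, $V^i=u^{-i}R_i$, which has dimension $\dim_kR_i=h_0+\dots+h_{\min(i,D)}$. Since $1\in V$, the $V^i$ form an ascending chain, which is constant from $i=D$ on. Its union $K=V^D$ is a ring, a domain, and of dimension $\delta$ over $k$. Multiplication by a nonzero element of $K$ is an injective $k$-linear map of a finite-dimensional space, hence onto, so $K$ is a field.
\end{proof}

We need a lower bound for $\dim_kV^2$. The only obstruction to $\dim WW'\ge\dim W+\dim W'-1$ comes from intermediate fields; this is Kneser's theorem for field extensions, due to Hou, Leung and Xiang in the separable case and to Bachoc, Serra and Z\'emor in general. The general case is needed here, since $k$ is arbitrary.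

\begin{theorem}[\cite{BSZ}]\label{thm:kneser}
Let $K$ be a finite field extension of $k$, let $W,W'\subseteq K$ be nonzero $k$-subspaces, and let $M=\{x\in K:xWW'\subseteq WW'\}$, a subfield of $K$ containing $k$. Then
\[
\dim_kWW'\ge\dim_kW+\dim_kW'-\dim_kM .
\]
\end{theorem}

\begin{proposition}\label{prop:h12}
Let $(h_0,\dots,h_D)$ be the $h$-vector of a standard graded Gorenstein domain. If $D\ge1$, then $h_1\ge1$. If $D\ge3$, then $h_1\le h_2$.
\end{proposition}

\begin{proof}
Let $D\ge1$. A domain of dimension $0$ has $R_+=0$ and $D=0$, so $\dim R\ge1$, and by Lemma~\ref{lem:reduce} we may assume $\dim R=1$. Take $u,K,V,\delta$ as in Lemma~\ref{lem:dimone}. The algebra $R/uR$ is generated in degree one and is nonzero in degree $D\ge1$, so $h_1\ge1$. By symmetry $h_D=h_0=1$, and therefore $\dim_kV^{D-1}=\delta-1$.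

Let $D\ge3$, and let $M$ be the field of Theorem~\ref{thm:kneser} for $W=W'=V$. From $MV^2\subseteq V^2$ and $V^{D-1}=V^2V^{D-3}$ we see that $V^{D-1}$ is a vector space over $M$. So $[M:k]$ divides $\delta-1$. It also divides $[K:k]=\delta$, and hence $M=k$. Theorem~\ref{thm:kneser} gives $\dim_kV^2\ge2\dim_kV-1$, that is, $1+h_1+h_2\ge2(1+h_1)-1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:small}]
By symmetry the $h$-vector is $(1)$, $(1,1)$, $(1,h_1,1)$, $(1,h_1,h_1,1)$, $(1,h_1,h_2,h_1,1)$ or $(1,h_1,h_2,h_2,h_1,1)$ for $D=0,\dots,5$. Proposition~\ref{prop:h12} gives $1\le h_1$ for $D\ge1$ and $h_1\le h_2$ for $D=4,5$, so each of these is unimodal.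
\end{proof}

\begin{remark}
Both hypotheses are needed for $h_1\le h_2$. Without the domain property, Section~\ref{sec:model} gives $(1,13,12,13,1)$. The Gorenstein property enters through $h_D=1$, which excludes a larger field $M$. To see what happens without it, let $k=\mathbb{Q}$, $w=2^{1/8}$, $M=\mathbb{Q}(\sqrt2)$ and $V=M+Mw$. Since $[\mathbb{Q}(w):M]=4$ and $V^i=M+Mw+\dots+Mw^i$ for $i\ge1$, the spaces $V^0=\mathbb{Q},V,V^2,\dots$ have dimensions $1,4,6,8,8,\dots$ over $\mathbb{Q}$. So the standard graded domain $\bigoplus_iV^iu^i\subseteq\mathbb{Q}(w)[u]$ has Hilbert series $(1+3t+2t^2+2t^3)/(1-t)$.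
\end{remark}

For $D=6$ and $D=7$, symmetry and Proposition~\ref{prop:h12} leave $h_2>h_3$ as the only way in which unimodality can fail, and this is the inequality realized in Theorem~\ref{thm:some}.

\begin{thebibliography}{9}

\bibitem{BSZ}
Bachoc, Serra and Z\'emor, \emph{Revisiting Kneser's theorem for field extensions}, Combinatorica \textbf{38} (2018).

\end{thebibliography}
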